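# Cracktips at the ends of Mumford–Shah minimizing cracks

## 1. Moving the tip of a half-line crack by hand

Cut the plane along the half-line $K_0=\{(x_1,0):x_1\le 0\}$ and, in polar coordinates with $-\pi<\theta<\pi$, put
$$u_c=c\,r^{1/2}\sin\tfrac\theta2 ,\qquad c\in\mathbb R\setminus\{0\}.$$
This is the imaginary part of $c\sqrt{x_1+ix_2}$, so it is harmonic off $K_0$. Its values on the two sides of the cut are $\pm c\sqrt r$, and its normal derivative there is zero, because $\partial_\theta\sin(\theta/2)=\frac12\cos(\theta/2)$ vanishes at $\theta=\pm\pi$. From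
$$\partial_ru_c=\tfrac c2r^{-1/2}\sin\tfrac\theta2,\qquad \tfrac1r\partial_\theta u_c=\tfrac c2r^{-1/2}\cos\tfrac\theta2$$
we get $|\nabla u_c|^2=c^2/(4r)$, hence
$$\int_{B_R\setminus K_0}|\nabla u_c|^2=\frac{c^2}4\cdot 2\pi R=\frac{\pi c^2}2R,\qquad H^1(K_0\cap B_R)=R .$$
Here $H^1$ is length (one-dimensional Hausdorff measure), $B_R(P)$ is the open disc and $B_R=B_R(0)$.

Now charge for both quantities, length and Dirichlet energy, and ask whether it pays to move the tip. Let $\sigma$ be smooth with compact support in $B_R$ and $\sigma=1$ near $0$. For small $|\varepsilon|$ the map $D_\varepsilon(x)=x+\varepsilon\sigma(x)e_1$ is a diffeomorphism, equal to the identity near $\partial B_R$, and it sends $K_0$ to the half-line ending at $(\varepsilon,0)$. Let $E(\varepsilon)$ be the total energy in $B_R$ of the function $u_c\circ D_\varepsilon^{-1}$ with crack $D_\varepsilon(K_0)$. The length is $R+\varepsilon$. A change of variables writes the Dirichlet part as the integral of $|(\nabla D_\varepsilon)^{-T}\nabla u_c|^2\det\nabla D_\varepsilon$.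 Since $|\nabla u_c|^2$ is integrable we may differentiate under the integral at $\varepsilon=0$, which gives
$$E'(0)=1+\int_{B_R\setminus K_0} T\cdot\nabla\sigma,\qquad T=|\nabla u_c|^2e_1-2\,\partial_1u_c\nabla u_c .$$
Off $K_0$ we have $\operatorname{div}T=\partial_1|\nabla u_c|^2-2\nabla\partial_1u_c\cdot\nabla u_c-2\,\partial_1u_c\,\Delta u_c=0$. On the two sides of the cut $T\cdot e_2=-2\,\partial_1u_c\,\partial_2u_c=0$. So for small $\delta$ (with $\sigma=1$ on $B_\delta$) the divergence theorem on $\{r>\delta\}\setminus K_0$ leaves only the small circle: $\int T\cdot\nabla\sigma=-\int_{\partial B_\delta}T\cdot\frac xr$. Since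
$$\partial_1u_c=\cos\theta\,\partial_ru_c-\sin\theta\,\tfrac1r\partial_\theta u_c=\tfrac c2r^{-1/2}\big(\cos\theta\sin\tfrac\theta2-\sin\theta\cos\tfrac\theta2\big)=-\tfrac c2r^{-1/2}\sin\tfrac\theta2,$$
we find $T\cdot\frac xr=\frac{c^2}{4r}\big(\cos\theta+2\sin^2\frac\theta2\big)=\frac{c^2}{4r}$, and therefore
$$E'(0)=1-\frac{\pi c^2}2 .$$
If $c^2$ is larger, the crack wants to grow; if it is smaller, the crack wants to shrink. Only $c=\pm\sqrt{2/\pi}$ is in balance, and then both energies in $B_R$ equal $R$. This singles out the **cracktip pair**: in some orthonormal basis of $\mathbb R^2$, and for $r>0$, $-\pi<\theta<\pi$,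
$$K=\{(x,0):x\le0\},\qquad u(r\cos\theta,r\sin\theta)=\pm\sqrt{\tfrac2\pi}\,r^{1/2}\sin\tfrac\theta2+C, \tag{1}$$
with a constant $C$ and a constant sign. We write $u_0=\sqrt{2/\pi}\,r^{1/2}\sin(\theta/2)$ throughout.

The cracktip is an idealized object: an infinite crack in an infinite plane, with no data to approximate. Does an honest minimizer, on a domain and with a bounded datum, ever look like this under the microscope?

## 2. Admissible pairs, reduced pairs, blow-up limits

Let $\Omega\subset\mathbb R^2$ be a domain and $g\in L^\infty(\Omega)$.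

**Definition (functional, minimizer).** An admissible pair is $(u,K)$ with $K\subset\Omega$ relatively closed and $u\in W^{1,2}_{loc}(\Omega\setminus K)$. With all three constants equal to $1$,
$$J(u,K)=\int_{\Omega\setminus K}|u-g|^2+\int_{\Omega\setminus K}|\nabla u|^2+H^1(K).$$
A minimizer is an admissible pair with $J(u,K)<\infty$ and $J(u,K)\le J(\tilde u,\tilde K)$ for all admissible $(\tilde u,\tilde K)$.

**Definition (reduced).** The pair $(u,K)$ is reduced if there is no admissible pair $(\tilde u,\tilde K)$ with $\tilde K\subsetneq K$ relatively closed and $\tilde u\in W^{1,2}_{loc}(\Omega\setminus\tilde K)$ extending $u$.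

For example, if $u=0$ and $K$ is one point of $\Omega$, the pair is not reduced: take $\tilde K=\emptyset$, $\tilde u=0$. Adding a point to a crack does not change $J$, so without this notion uniqueness of the crack would be hopeless.

**Definition (blow-up limit).** For $y\in\Omega$ and $t_k\to0^+$ set $K_k=t_k^{-1}(K-y)$ and $u_k(x)=t_k^{-1/2}u(y+t_kx)$. A pair $(u_\infty,K_\infty)$ is a blow-up limit of $(u,K)$ at $y$ if, for some such sequence, $K_k\to K_\infty$ in Hausdorff distance on every compact subset of $\mathbb R^2$ and, after subtracting from $u_k$ suitable constants (which may depend on $k$ and on the connected component of $\mathbb R^2\setminus K_\infty$), $u_k\to u_\infty$ uniformly on compact subsets of $\mathbb R^2\setminus K_\infty$.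

The constants are needed. For $K=\{x_2=0\}$ and $u={\rm sgn}(x_2)$ at $y=0$ we have $K_k=K$ and $u_k=t_k^{-1/2}{\rm sgn}(x_2)$, which diverges. Subtracting $\pm t_k^{-1/2}$ on the two half-planes gives the blow-up limit $(0,K)$. The exponent $-1/2$ is the one for which cracktips (with $C=0$) are invariant: $t^{-1/2}u_0(tx)=u_0(x)$.

The question is now precise: can one find a domain $\Omega$ and a bounded function $g$ on $\Omega$ such that some reduced minimizer of $J$ has a blow-up limit as in (1) at a point $y\in\Omega$? The answer is yes.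

## 3. Rescaling turns the datum into a large weight

For $\beta>0$ put
$$J_\beta(v,L)=\int_{\Omega\setminus L}|\nabla v|^2+\beta\int_{\Omega\setminus L}|v-g|^2+H^1(L).$$
Minimizers and reduced minimizers of $J_\beta$ are defined as for $J$. Here are the two results.

**Theorem 1.** Let $\Omega$ be any domain with $\Omega\cap B_6=B_6\setminus\{(x_1,0):-6<x_1\le-1\}$ (for instance $\mathbb R^2\setminus([-6,-1]\times\{0\})$). Let $K=(-1,0]\times\{0\}$, which is relatively closed in $\Omega$. There are a function $u\in C^\infty(\Omega\setminus K)$, vanishing outside $B_5$, with $u=u_0$ in $B_4\cap(\Omega\setminus K)$, and a constant $\beta_0$, such that for each $\beta\ge\beta_0$ there is $g=g_\beta\in L^\infty(\Omega)$ for which $(u,K)$ is a reduced minimizer of $J_\beta$. If $\beta>\beta_0$ it is the only reduced minimizer (functions being identified a.e.).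

**Theorem 2.** There is $R_0$ such that for every domain $\Omega$ containing a closed disc $D$ of radius $R_0$ there is $g\in L^\infty(\Omega)$, supported in $D$, such that $J$ (with all constants equal to $1$) has exactly one reduced minimizer $(u,K)$. Its $K$ is a closed line segment in the interior of $D$, and near each endpoint $(u,K)$ coincides exactly with a cracktip pair (1).

In Theorem 1 the boundary of $\Omega$ contains a slit, and $K$ only prolongs it. In Theorem 2 the whole crack is created by the datum.

**Corollary (answer to the question).** There are a domain and a bounded datum for which $J$, with all constants equal to $1$, has a reduced minimizer with blow-up limit (1) at a point of the domain.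

*Proof from Theorem 1.* Put $\lambda=\sqrt\beta$ with $\beta\ge\beta_0$. On $\lambda\Omega$ let $U(x)=\lambda^{1/2}u(x/\lambda)$, $G(x)=\lambda^{1/2}g(x/\lambda)$, and for a competitor $V=\lambda^{1/2}v(\cdot/\lambda)$. Then $|\nabla V(x)|^2=\lambda^{-1}|\nabla v|^2(x/\lambda)$, so
$$\int|\nabla V|^2=\lambda\int|\nabla v|^2,\qquad \int|V-G|^2=\lambda\cdot\lambda^2\int|v-g|^2=\lambda\beta\int|v-g|^2,\qquad H^1(\lambda L)=\lambda H^1(L). \tag{2}$$
Hence $J(V,\lambda L)=\lambda J_\beta(v,L)$, with datum $G$ on $\lambda\Omega$, and $(U,\lambda K)$ is a reduced minimizer of $J$ with the bounded datum $G$. Take $y=0$ and any $t_k\to0^+$. Then $t_k^{-1}\lambda K=(-\lambda/t_k,0]\times\{0\}\to K_0$ in Hausdorff distance on compact sets, and $t_k^{-1/2}U(t_kx)=u_0(x)$ for $|x|<4\lambda/t_k$, $x\notin K_0$. The blow-up limit at $0$ is exactly (1). $\square$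

The same argument applies at each endpoint in Theorem 2; in both theorems the blow-up at a tip is (1) along every sequence $t_k\to0^+$. The rescaling also says that we may take $\beta$ as large as we wish.

## 4. Cracktip minimality, and integration by parts across a crack

Apart from textbook analysis, we use one theorem about cracktips and a few standard facts about functions with jumps.

**(BD)** (A. Bonnet, G. David, *Cracktip is a global Mumford–Shah minimizer*, Astérisque 274 (2001)). The pair $(u_0,K_0)$ is a global minimizer in $\mathbb R^2$. The theorem has a topological condition on competitors (points outside the ball that are separated by $K_0$ must remain separated); it is void here, as $\mathbb R^2\setminus K_0$ is connected. Thus: if $\Sigma\subset\mathbb R^2$ is closed, $z\in W^{1,2}_{loc}(\mathbb R^2\setminus\Sigma)$, and $(z,\Sigma)=(u_0,K_0)$ outside $B_{R'}$ with $R'<R$, then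
$$\int_{B_R\setminus\Sigma}|\nabla z|^2+H^1(\Sigma\cap B_R)\ \ge\ \int_{B_R\setminus K_0}|\nabla u_0|^2+H^1(K_0\cap B_R). \tag{3}$$
By isometry and change of sign the same holds for every pair (1).

Next, recall the language of jumps. A function $Y\in L^1(U)$ is approximately continuous at $x$, with value $a$, if $\varrho^{-2}\int_{B_\varrho(x)}|Y-a|\to0$ as $\varrho\to0$. The set of points where this holds for no $a$ is $S_Y$. The jump set $J_Y\subset S_Y$ consists of the points with a unit normal $\nu=(\nu_1,\nu_2)$ and two different numbers $Y^\pm$ such that the same averages over the half-discs on the side of $\pm\nu$ converge to zero with $a=Y^\pm$. We write $[Y]=Y^+-Y^-$. A function of bounded variation is in $SBV(U)$ if its distributional gradient is $\nabla Y\,dx+[Y]\,\nu\,H^1$ restricted to $J_Y$.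

**(AFP)** (Ambrosio–Fusco–Pallara, *Functions of bounded variation and free discontinuity problems*, Prop. 4.4). If $U$ is bounded and open, $L\subset U$ is relatively closed with $H^1(L)<\infty$, and $Y\in L^\infty(U)\cap W^{1,1}(U\setminus L)$, then $Y\in SBV(U)$ and $H^1(S_Y\setminus L)=0$. Also $H^1(S_Y\setminus J_Y)=0$. Hence for a Lipschitz field $X$ with compact support in $U$,
$$\int_UX\cdot\nabla Y+\int_UY\,{\rm div}X=-\int_{J_Y}[Y]\,X\cdot\nu\,dH^1,\qquad J_Y\subset L\ \text{ up to an }H^1\text{-null set}. \tag{4}$$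

As a check, take $Y={\rm sgn}(x_2)$ in $B_1$. Then $J_Y$ is the horizontal diameter, $\nu=e_2$, $[Y]=2$, and (4) reads $\int_{x_2>0}{\rm div}X-\int_{x_2<0}{\rm div}X=-2\int X_2\,dx_1$ over the diameter. This is the divergence theorem on two half-discs.

## 5. A datum that makes $u$ optimal for its own crack

We build the data of Theorem 1 and test them on the simplest competitors. In Sections 5, 6 and 8, $r=|x|$, and $\Omega,K$ are as in Theorem 1.

**The data.** Let $f\in C^\infty(0,\infty)$ with $f=\sqrt r$ on $(0,4]$ and $f=0$ on $[5,\infty)$. Put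
$$u=\sqrt{2/\pi}\,f(r)\sin\tfrac\theta2\quad(|\theta|<\pi),$$
extended by $0$ outside $B_5$. In $B_6$ the set $\Omega\setminus K$ is $B_6\setminus K_0$, so $u\in C^\infty(\Omega\setminus K)$. The function $u$ is smooth up to both sides of the negative axis away from $0$, and $\partial_2u=0$ there, as in Section 1. Consequently, for every $\delta\in(0,1]$ there is $C_\delta$ with
$$|\partial_2u|\le C_\delta|x_2|\qquad\text{on }\{r>\delta,\ x_1<0,\ 0<|x_2|\le\delta/2\}. \tag{5}$$
Indeed, there $|x_1|\ge\frac{\sqrt3}2\delta$, so the vertical segment from $x$ to the axis stays in $\{r\ge\frac{\sqrt3}2\delta\}$, where second derivatives are bounded up to each side. Put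
$$M=\max\big(1,\sup_{r>1}|\nabla u|\big),\qquad \rho=\Delta u,\qquad N=\sup|\rho|,\qquad g=u-\rho/\beta .$$
Since $u_0$ is harmonic, $\rho$ is bounded and supported in $\{4\le r\le5\}$. So $g\in L^\infty(\Omega)$. Near $0$ we have $|\nabla u|^2=\frac1{2\pi r}$, which is integrable, and $H^1(K)=1$; hence $J_\beta(u,K)<\infty$.

Let $(v,L)$ be admissible with $J_\beta(v,L)<\infty$ and write $w=v-u$. Then $w=(v-g)-(u-g)\in L^2(\Omega)$, $\nabla v\in L^2$, and $H^1(L)<\infty$, so $L$ has zero area. Because $\beta(u-g)=\rho$,
$$\beta|v-g|^2-\beta|u-g|^2=\beta w^2+2\rho w . \tag{6}$$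

**Competitors with the same crack.** Take $L=K$. We claim that for every $\beta>0$
$$J_\beta(v,K)-J_\beta(u,K)=\int|\nabla w|^2+\beta\int w^2 . \tag{7}$$
By (6) this amounts to $\int\nabla u\cdot\nabla w=-\int\rho w$. Here $w\in W^{1,2}(\Omega\setminus K)$ and $\nabla u,\rho\in L^2$; replacing $w$ by $\max(-k,\min(w,k))$ and letting $k\to\infty$, we may assume $|w|\le k$. Let $\lambda_\delta(r)$ be $0$ for $r\le\delta$, $1$ for $r\ge2\delta$, linear in between. Let $\kappa_\varepsilon=\min\{1,(|x_2|/\varepsilon-1)_+\}$ for $x_1<0$ and $\kappa_\varepsilon=1$ for $x_1\ge0$, with $2\varepsilon<\delta/2$. The discontinuities of $\kappa_\varepsilon$ lie on $\{x_1=0,|x_2|<2\varepsilon\}$, where $\lambda_\delta=0$. So $X=\kappa_\varepsilon\lambda_\delta\nabla u$ is Lipschitz with compact support in $B_6\setminus K_0$, and $\int X\cdot\nabla w=-\int w\,{\rm div}X$ with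
$${\rm div}X=\kappa_\varepsilon\lambda_\delta\rho+\kappa_\varepsilon\lambda_\delta'\,\partial_ru+\lambda_\delta\,\partial_2\kappa_\varepsilon\,\partial_2u .$$
By (5) the last term is at most $\varepsilon^{-1}\cdot2C_\delta\varepsilon$, on a set of area $O(\varepsilon)$. So it disappears as $\varepsilon\to0$ with $\delta$ fixed. The middle term then contributes at most $k\cdot\delta^{-1}\cdot\delta^{-1/2}\cdot4\pi\delta^2$, which tends to $0$ as $\delta\to0$. This proves (7).

So $u$ is the strict optimum for its own crack, with a quadratic gain $\beta\int w^2$ that we can make as strong as we like.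

**One extra cut.** Let $L=K\cup\Lambda$ with $\Lambda\subset\Omega\cap\{r>1\}$ a closed segment, and $w$ bounded. The same computation with (4) in $B_6\setminus K_0$ has one new term, the jump over $\Lambda$ (dominated by a constant multiple of $1_\Lambda$), and gives
$$J_\beta(v,L)-J_\beta(u,K)=H^1(\Lambda)+\int|\nabla w|^2+\beta\int w^2-2\int_{J_w}[w]\,\partial_\nu u\,dH^1 .$$
If $|[w]|\le\frac1{2M}$, the length pays for the jump term and the difference is nonnegative. Large jumps force large $w$ nearby, which $\beta w^2$ should punish. What this cannot treat is a competitor that does not contain $K$ and rearranges the crack near the tip, where $\nabla u$ is unbounded. There only (BD) can help.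

## 6. One ring, and the length that nobody pays for

The natural plan is to use (BD) near the tip, the computation of Section 5 far from it, and a cutoff in between.

**Lemma 1 (gluing in one ring).** Let $1<s<s'<3$, and let $\zeta$ be a Lipschitz function with $0\le\zeta\le1$, $\zeta=1$ for $r\le s$, $\zeta=0$ for $r\ge s'$. Let $J_\beta(v,L)<\infty$, and let $z=v$ for $r\le s$, $z=u+\zeta w=\zeta v+(1-\zeta)u$ for $s<r<s'$, $z=u$ for $r\ge s'$. Then
$$\int_{B_4}(|\nabla z|^2-|\nabla u|^2)\ \ge\ 1-H^1(L\cap\overline B_{s'}), \tag{8}$$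
$$J_\beta(v,L)-J_\beta(u,K)\ \ge\ H^1(L\cap\{r>s'\})+\int_{r>s}(|\nabla v|^2-|\nabla z|^2)+\int(\beta w^2+2\rho w). \tag{9}$$

*Proof.* We extend $z$ to a competitor for the cracktip. Let $L_s=(L\cap\overline B_{s'})\cup\{(x_1,0):x_1\le-1\}$, and let $z_s=z$ for $r<s'$, $z_s=u_0$ for $r\ge s'$.

The set $L_s$ is closed: $L$ is relatively closed in $\Omega$, so $L\cap\overline B_{s'}$ can only accumulate outside $\Omega$ on the slit, which lies in $L_s$.

The function $z_s$ is in $W^{1,2}_{loc}(\mathbb R^2\setminus L_s)$. Let $x\notin L_s$. If $r<s'$, then $x\in\Omega\setminus L$ and near $x$ we have $z_s=\zeta v+(1-\zeta)u$. Here $(1-\zeta)u$ vanishes for $r\le s$, hence near $K\subset\{r<1\}$, and elsewhere $u$ is smooth; since $\zeta$ is Lipschitz, both terms are $W^{1,2}$ near $x$. If $r=s'$, then again $x$ has a neighborhood in $\Omega\setminus L$, and the same formula holds there, because $\zeta=0$ and $u=u_0$ where $s'\le r<4$. If $r>s'$, then $x$ is not on the slit and $z_s=u_0$ is smooth near $x$.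

Finally $(z_s,L_s)=(u_0,K_0)$ outside $\overline B_{s'}\subset B_3$. By (3) with $R=4$, using $H^1(L_s\cap B_4)\le H^1(L\cap\overline B_{s'})+3$ and $H^1(K_0\cap B_4)=4$, we get (8).

For (9), split $|\nabla v|^2-|\nabla u|^2=(|\nabla v|^2-|\nabla z|^2)+(|\nabla z|^2-|\nabla u|^2)$. The first bracket vanishes for $r\le s$ and the second for $r\ge s'$. Use (8) for the second, (6) for the fidelity terms, and $H^1(L)-H^1(K)=H^1(L)-1$. $\square$

Let us see where this plan stops. By (9) and
$$|\nabla v|^2-|\nabla z|^2=2\nabla u\cdot\nabla((1-\zeta)w)+|\nabla w|^2-|\nabla(\zeta w)|^2,$$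
integration by parts outside produces the jump term $-2\int_{J_w}(1-\zeta)[w]\,\partial_\nu u$, over all of $\{r>s\}$. The only length left to pay for it is $H^1(L\cap\{r>s'\})$: in the ring $\{s<r<s'\}$ all of $L$ has been given to (BD).

This is not a matter of careful estimates. Choose a segment $\Lambda$ on the positive $x_1$-axis, inside the ring, where $1-\zeta>0$; there $\partial_2u=\sqrt{2/\pi}\,/(2\sqrt r)>0$. Let $\psi\ge0$ be a smooth bump, supported in the ring and in $\{x_1>0\}$, with support meeting the axis inside $\Lambda$, not identically zero on $\Lambda$. Let $w=k\psi$ for $x_2>0$ and $w=0$ for $x_2<0$, and $L=K\cup\Lambda$. Since $\rho=0$ on the support of $w$, the right side of (9) is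
$$-2k\int_\Lambda(1-\zeta)\,\psi\,\partial_2u\,dH^1+k^2Q ,$$
with $Q$ independent of $k$. For small $k>0$ it is negative. The bulk terms are quadratic in $w$ and the jump term is linear, so small jumps can only be paid with length, and in the ring the length is already spent.

## 7. Averaging over rings of shrinking width

Inequality (9) holds for every choice of ring, and its left side does not depend on the ring. So average over many rings. A piece of $L$ at radius $r$ keeps its length for the rings with $s'<r$, and it suffers the jump term only for the rings with $s<r$. What we need is that the first set of rings has measure comparable to that of the second, at every $r$.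

Rings of constant width do not do this: with $s=1+t$ and $s'=1+t+a$, the first measure vanishes for $1<r\le1+a$ and the second need not. So let the width shrink to zero with $s-1$: $s=1+t$, $s'=1+2t$. Averaging with $dt$ over $(0,1)$ makes the two measures comparable. But a cutoff of width $t$ has gradient of size $1/t$, and the mean square gradient is then of order $\int_{(r-1)/2}^{r-1}t^{-2}dt=\frac1{r-1}$ when $r\le2$, which is unbounded. The weight $2t\,dt$ repairs this and keeps comparability.

**Averaged cutoffs.** From now on $r=r(x)$ is $|x|$ (for Theorem 1), or the distance to the nearer of two tips at distance $20$ from each other (for Theorem 2). For $t\in(0,1)$ put $s=1+t$, $s'=1+2t$, let $d\mu=2t\,dt$ (a probability measure on $(0,1)$), and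
$$\varphi_s=\tfrac\pi2\min\{1,(r-s)_+/t\},\qquad\zeta_s=\cos\varphi_s,\qquad\eta_s=\sin\varphi_s .$$
Thus $\zeta_s=1$ for $r\le s$ and $\zeta_s=0$ for $r\ge s'$. Let
$$p=\mu\{s'<r\}=\min\{1,\tfrac{(r-1)_+}2\}^2,\qquad q=\mu\{s<r\}=\min\{1,(r-1)_+\}^2,\qquad m=\int(1-\zeta_s)\,d\mu .$$
Since $1_{\{s'<r\}}\le1-\zeta_s\le1_{\{s<r\}}$, we have $p\le m\le q$. If $r-1\le1$ then $q=4p$; if $1<r-1\le2$ then $q=1\le(r-1)^2=4p$; beyond, $p=q=1$. Also $s'<3$ always, and $|\nabla\varphi_s|\le\frac\pi{2t}$ is nonzero only for $t<r-1<2t$. Hence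
$$p\le m\le q\le4p,\qquad m=1\text{ for }r\ge3,\qquad\int|\nabla\varphi_s|^2d\mu\le\int_{(r-1)/2}^{r-1}\frac{\pi^2}{4t^2}\,2t\,dt=\frac{\pi^2}2\ln2 . \tag{10}$$

The functions $p,q$ are Lipschitz. So is $m$: for fixed $t$, $\zeta_s$ is Lipschitz in $r$ with $|\partial_r\zeta_s|\le\frac\pi{2t}1_{\{s<r<s'\}}$, so
$$\int|\partial_r\zeta_s|\,d\mu\le\int_{(r-1)/2}^{r-1}\pi\,dt\le\pi\qquad(1<r\le3),$$
and $\partial_r\zeta_s=0$ for $r\le1$ or $r\ge3$. By Fubini $m(r_2)-m(r_1)=-\int_{r_1}^{r_2}\int\partial_r\zeta_s\,d\mu\,dr$. So $m$ is Lipschitz and $\nabla m=-\int\nabla\zeta_s\,d\mu$ a.e.: the $\mu$-average commutes with the gradient.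

**The window.** The jump term is affordable only while $[w]$ is small, so we replace $w$ in it by a bounded function of $w$. For $h>0$ let $\Psi(t)=t$ for $|t|\le h$, $\Psi(t)={\rm sgn}(t)(2h-|t|)$ for $h\le|t|\le2h$, and $\Psi=0$ beyond. Then
$$|\Psi(t)|\le\min(|t|,h),\qquad|t-\Psi(t)|\le|t|1_{|t|>h}\le\frac{t^2}h,\qquad|1-\Psi'|\le2\cdot1_{|t|\ge h}. \tag{11}$$
(For $h<|t|\le2h$, $|t-\Psi(t)|=2|t|-2h\le|t|$.) The cost of the replacement lives on $\{|w|\ge h\}$, where $1\le w^2/h^2$, and the weight $\beta$ will absorb it. That $\Psi$ returns to $0$ will matter in Theorem 2.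

**An identity for circular cutoffs.** Let $\zeta=\cos\varphi$, $\eta=\sin\varphi$. From $\zeta^2+\eta^2=1$, $\zeta\nabla\zeta+\eta\nabla\eta=0$ and $|\nabla\zeta|^2+|\nabla\eta|^2=|\nabla\varphi|^2$ we get $|\nabla(\zeta\omega)|^2+|\nabla(\eta\omega)|^2=|\nabla\omega|^2+|\nabla\varphi|^2\omega^2$. Expanding squares, for weakly differentiable $f,\omega$,
$$|\nabla(f+\omega)|^2-|\nabla(f+\zeta\omega)|^2=2\nabla f\cdot\nabla((1-\zeta)\omega)+|\nabla(\eta\omega)|^2-|\nabla\varphi|^2\omega^2 . \tag{12}$$

**Lemma 2.** Let $|\nabla u|\le M$ on $\{r>1\}$, $v=u+w$, $z=u+\zeta_sw$, $W=\eta_sw$. A.e. on $\{r>s\}$,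
$$|\nabla v|^2-|\nabla z|^2\ \ge\ 2\nabla u\cdot\nabla\big((1-\zeta_s)\Psi(w)\big)+\tfrac12|\nabla W|^2-w^2\big(3|\nabla\varphi_s|^2+13M^2/h^2\big).$$

*Proof.* Drop the index $s$. By (12) with $f=u$, $\omega=w$, the left side is $2\nabla u\cdot\nabla((1-\zeta)w)+|\nabla W|^2-|\nabla\varphi|^2w^2$. It remains to replace $w$ by $\Psi(w)$ in the first term. We have
$$2\nabla u\cdot\nabla[(1-\zeta)(w-\Psi)]=-2(w-\Psi)\nabla u\cdot\nabla\zeta+2(1-\zeta)(1-\Psi')\nabla u\cdot\nabla w .$$
By (11) the first term is at least $-2M|\nabla\varphi|w^2/h\ge-w^2(|\nabla\varphi|^2+M^2/h^2)$. In the second, write $1-\zeta=\tau\eta$ with $\tau=\tan(\varphi/2)\le1$, and $\eta\nabla w=\nabla W-w\nabla\eta$ with $|\nabla\eta|\le|\nabla\varphi|$. It is at least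
$$-4M1_{|w|\ge h}(|\nabla W|+|w||\nabla\varphi|)\ \ge\ -\tfrac12|\nabla W|^2-8M^2\tfrac{w^2}{h^2}-w^2\big(|\nabla\varphi|^2+4\tfrac{M^2}{h^2}\big),$$
using $4Ma\le\frac12a^2+8M^2$, $4Ma\le a^2+4M^2$ and $1_{|w|\ge h}\le w^2/h^2$. Adding up, $|\nabla\varphi|^2w^2$ has been spent $1+1+1$ times and $M^2w^2/h^2$ has been spent $1+8+4$ times. $\square$

The factorization $1-\zeta=\tau\eta$ is why circular cutoffs are used: the coefficient of $\nabla w$ carries a factor $\eta$, so it is controlled by the good term $|\nabla(\eta w)|^2$.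

**Lemma 3 (reducedness and uniqueness).** Let $(u,K)$ be an admissible pair, $K$ a segment, with tips in $\Omega$ as in either theorem, such that $u$ is continuous up to both sides of $K$ with different values there at each point of $K$ other than the tips. Then $(u,K)$ is reduced. If $(v,L)$ is reduced, $H^1(L)<\infty$ and $v=u$ a.e., then $L=K$.

*Proof.* Two-sided traces of a $W^{1,2}$ function on a segment agree, so no function that is $W^{1,2}$ in a neighborhood of a non-tip point of $K$ equals $u$ a.e. there. If $\tilde K\subsetneq K$ is relatively closed, the open set $\Omega\setminus\tilde K$ contains a point of $K$, hence a non-tip point of $K$ with a neighborhood. So no function in $W^{1,2}_{loc}(\Omega\setminus\tilde K)$ extends $u$, and $(u,K)$ is reduced. If $v=u$ a.e., the same argument shows that each non-tip point of $K$ is in $L$, and $K\subset L$ because $L$ is relatively closed. If $K\subsetneq L$, then $(u,K)$ is admissible and $u$ extends $v$, so $(v,L)$ is not reduced. $\square$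

## 8. Proof of Theorem 1

The data $u,\rho,g,M,N$ are those of Section 5. Fix $h=1/(32M)$. Let $(v,L)$ be admissible with $J_\beta(v,L)<\infty$ and $w=v-u$.

**Step 1 (average the one-ring inequality).** The purpose is to turn the leftover length into a weight $p$ that is comparable to the weight $m$ of the jump term. For each $t\in(0,1)$ apply Lemma 1 with $\zeta=\zeta_s$. Bound $\int_{r>s}(|\nabla v|^2-|\nabla z|^2)$ below by Lemma 2, drop $\frac12|\nabla W|^2$, and integrate (9) in $d\mu$. All integrands are jointly measurable in $(x,s)$, and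
$$|\nabla u\cdot\nabla((1-\zeta_s)\Psi(w))|\le M1_{B_5}\big(|\nabla w|+h|\nabla\varphi_s|\big)\quad\text{on }\{r>1\},$$
which is integrable for $dx\,d\mu$ by (10), so Fubini applies. The length term becomes $\int_L\mu\{s'<r\}\,dH^1=\int_Lp\,dH^1$. Since averaging commutes with the gradient, $\int\nabla((1-\zeta_s)\Psi(w))\,d\mu=\nabla(m\Psi(w))$. Finally $3\int|\nabla\varphi_s|^2d\mu\le\frac{3\pi^2}2\ln2\le11$. Therefore
$$J_\beta(v,L)-J_\beta(u,K)\ge\int_Lp\,dH^1+2\int_{r>1}\nabla u\cdot\nabla(m\Psi(w))+\int(\beta w^2+2\rho w)-\Big(11+\frac{13M^2}{h^2}\Big)\int w^2. \tag{13}$$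

**Step 2 (integrate by parts and pay the jumps with length).** The purpose is to show that the second term of (13) cancels $2\rho w$ up to $O(w^2)$ and costs at most half of the length. Let $U=\Omega\cap B_6$ and $Y=m\Psi(w)$, extended by $0$ to $\{r\le1\}$. As $m$ is Lipschitz and vanishes for $r\le1$, and $K\subset\{r<1\}$, $Y$ is bounded and lies in $W^{1,2}(U\setminus L)$. So (4) applies to $Y$ in $U$.

Let $X_\varepsilon=\kappa_\varepsilon\lambda(r)\nabla u$, where $\lambda$ is smooth with $0\le\lambda\le1$, $\lambda=0$ for $r\le\frac12$, $\lambda=1$ for $r\ge1$; $\kappa_\varepsilon$ is as in Section 5 and $\varepsilon<\frac18$. The discontinuity of $\kappa_\varepsilon$ lies on $\{x_1=0,|x_2|<2\varepsilon\}$, where $\lambda=0$; the field vanishes near $K_0$ and outside $B_5$. So $X_\varepsilon$ is Lipschitz with compact support in $U$. On $\{r>1\}$,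
$${\rm div}X_\varepsilon=\kappa_\varepsilon\rho+\partial_2\kappa_\varepsilon\,\partial_2u .$$
The last term is supported in $\{x_1<0,\ \varepsilon\le|x_2|\le2\varepsilon\}\cap\overline B_5$, which has area $O(\varepsilon)$, and by (5) with $\delta=1$ it is bounded by $\varepsilon^{-1}\cdot2C_1'\varepsilon=2C_1'$, where $C_1'$ is the constant $C_\delta$ for $\delta=1$.

Let $\varepsilon\to0$ in (4). We have $|X_\varepsilon\cdot\nabla Y|\le M1_{B_5}|\nabla Y|\in L^1$, $|\kappa_\varepsilon\rho Y|\le Nh1_{B_5}$, $\kappa_\varepsilon\to1$ a.e., and $Y\partial_2\kappa_\varepsilon\partial_2u$ has integral $O(\varepsilon)$. So the left side converges to $\int\nabla u\cdot\nabla Y+\int\rho Y$. Since $|Y|\le hm$, also $|[Y]|\le2hm$, and the right side is at most $2hM\int_Lm\,dH^1$ in modulus for every $\varepsilon$. Hence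
$$2\int\nabla u\cdot\nabla Y\ \ge\ -2\int\rho Y-4hM\int_Lm\,dH^1\ \ge\ -2\int\rho\Psi(w)-\tfrac12\int_Lp\,dH^1, \tag{14}$$
because $m=1$ on ${\rm supp}\,\rho\subset\{r\ge4\}$, $m\le4p$, and $16hM=\frac12$.

**Step 3 (conclude).** By (11), $2\rho(w-\Psi(w))\ge-2Nw^2/h$. Insert this and (14) in (13). With $\beta_0=11+13M^2/h^2+2N/h$,
$$J_\beta(v,L)-J_\beta(u,K)\ \ge\ \tfrac12\int_Lp\,dH^1+(\beta-\beta_0)\int_\Omega|v-u|^2 . \tag{15}$$
So $(u,K)$ is a minimizer for $\beta\ge\beta_0$. On $K\setminus\{0\}$ the two sides carry the values $\pm\sqrt{2/\pi}\sqrt r\ne0$, so it is reduced by Lemma 3. If $\beta>\beta_0$ and $(v,L)$ is another reduced minimizer, (15) forces $v=u$ a.e., and Lemma 3 gives $L=K$. $\blacksquare$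

With the Corollary of Section 3, the question is answered.

## 9. A crack with no slit to hold on to

For Theorem 2 the crack must lie inside $\Omega$, and every ring around a tip crosses it. Two things break.

The first is the gluing. In a ring, $z=\zeta v+(1-\zeta)u$ jumps by $(1-\zeta)[u]$ across the part of $K$ that $L$ misses. In Theorem 1 this part of $K_0$ was the slit, available to all competitors. Now it would have to be added to the crack of $z$, and that is too expensive. Indeed, let $|u|=b\ge\frac12$ near $K$ with opposite signs on the two sides, and let $L$ be $K$ with its piece over part of the ring moved slightly, to a graph $x_2=\delta\gamma(x_1)$, $\gamma\ge0$ a bump; let $v=b$ above and $v=-b$ below. Then $w\ne0$ only on the thin region between, so $\int w^2=O(\delta)$. But the crack of $z$ would contain, over $\{\gamma>0\}$, both $L$ and $K$: a loss of length that stays bounded away from zero as $\delta\to0$. The remedy is to let the outer function follow the competitor: in a thin strip around $K$ interpolate between $v$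 and $b$ where $v>c$, and between $v$ and $-b$ where $v\le c$, for a level $c$ near $0$. In the example this costs nothing in the strip. New interfaces appear only on $\{v=c\}$ and on the sides of the strip where the sign was changed. There $|w|$ is bounded below, and averaging over levels and strips makes them cheap.

The second is the length of $K$. The averaged inequality will contain $\int_Lp-\int_Kp$, so we must show that $L$ really replaces the length of $K$, and leaves enough over for the jump term. For this we integrate $\partial_2$ of a function $A(x,v)$ that equals nearly $\frac12$ when $v$ is near $b$ and nearly $-\frac12$ when $v$ is near $-b$. Passing from one side of $K$ to the other, it must rise by about $1$, either by jumping on $L$ or by a bulk derivative. The term $C_0(\cdot)^2$ that we build into $A$ is the reserve for the jump term.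

## 10. The datum of Theorem 2

Let $P_0=(0,0)$, $P_1=(-20,0)$, $K=[-20,0]\times\{0\}$, $r=\min(|x-P_0|,|x-P_1|)$, and $u_1(x_1,x_2)=u_0(-20-x_1,x_2)$, the cracktip at $P_1$ with crack to the right. Let
$$u=\chi_0(|x-P_0|)\,u_0+\chi_0(|x-P_1|)\,u_1+{\rm sgn}(x_2)\,\chi_2(x_1)\,\chi_3(x_2),$$
with smooth cutoffs with values in $[0,1]$: $\chi_0=1$ on $[0,5]$ and $0$ on $[6,\infty)$; $\chi_2=1$ on $[-15.5,-4.5]$ with support in $(-16,-4)$; $\chi_3$ even, $=1$ on $[-\frac12,\frac12]$, supported in $[-1,1]$. We collect what is needed.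

The three terms are discontinuous only across pieces of $K$, so $u\in C^\infty(\mathbb R^2\setminus K)$. It is odd in $x_2$, supported in $\overline B_{16}(-10,0)$, and equals $u_i$ in $B_4(P_i)$, where $\chi_2=0$. It is smooth up to both sides of $K$ away from the tips, with $\partial_2u=0$ there: this holds for $u_0,u_1$, while $\partial_2\chi_0(|x-P_i|)=0$ on $x_2=0$, and $\chi_3$ is constant near $0$. So $\rho=\Delta u$ is bounded and supported in $\{r\ge4\}$, and $M:=\max(1,\sup_{r>1}|\nabla u|)<\infty$.

Let $S=\{-19.5<x_1<-0.5,\ |x_2|<\frac14\}$ and $b=|u|$ on $S$, extended continuously to $K\cap S$. The rectangle $S$ stays at distance at least $\frac12$ from the tips. All three terms of $u$ have the sign of $x_2$, so $b={\rm sgn}(x_2)u$ is even in $x_2$ and smooth up to $K$ from each side with bounded gradient. Hence $b$ is Lipschitz on the convex set $S$. Also $|\partial_2u|\le C_2|x_2|$ on $S\setminus K$ for some constant $C_2$.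

We have $b\ge\frac12$ on $S$. If $x_1\in[-15.5,-4.5]$, the last term of $u$ has modulus $1$. Otherwise the horizontal distance to the nearer tip $P_i$ is between $\frac12$ and $4.5$, the distance $d$ lies in $[\frac12,5)$, and $|u|\ge|u_i|=\sqrt{2/\pi}\,d^{1/2}|\sin(\theta/2)|$, with $\theta$ the polar angle of that cracktip. As $|x_2|<\frac14$ is at most half the horizontal distance, $|\theta|\ge\frac{3\pi}4$. So $|u|\ge0.797\cdot0.707\cdot0.92>\frac12$.

Finally, points with $|x_2|<\frac14$, $-20\le x_1\le0$, $r\ge1$ lie in $S$, since their horizontal distance to each tip is at least $\sqrt{15}/4>\frac12$.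

Let $\Omega$ be any domain with $\Omega\supset\overline B_{17}(-10,0)$, let $\beta\ge1$ and $g=u-\rho/\beta$. Fix
$$C_0=3(192M^2+2),\qquad C_1=\max(48C_2^2,64),\qquad 0<h\le\min\{\tfrac1{16},\tfrac1{32M}\}\ \text{ with }\ C_0h^2\le\tfrac1{16}.$$
From now on $C$ denotes constants depending only on $u,h,C_0,C_1$, not on $\beta,\Omega,v,L$; it may change from line to line. As in Section 5, $J_\beta(u,K)<\infty$ and (6) holds.

## 11. Proof of Theorem 2

We shall prove $J_\beta(v,L)-J_\beta(u,K)\ge(\beta-C)\int w^2$ with $w=v-u$, for the best $v$ on each $L$.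

**Reduction to the optimal function.** The purpose is to have $v$ bounded and regular. Let $H^1(L)<\infty$. As $g\in L^2(\Omega)$, any $v$ with $J_\beta(v,L)<\infty$ is in $W^{1,2}(\Omega\setminus L)$, and on this Hilbert space $\int|\nabla v|^2+\beta\int|v-g|^2$ is continuous, coercive and strictly convex. Let $v$ be its unique minimizer. Truncating $v$ at $\pm\|g\|_\infty$ does not increase the functional, so by uniqueness $|v|\le\|g\|_\infty\le\sup|u|+\sup|\rho|\le C$. The Euler equation $-\Delta v+\beta v=\beta g$ holds weakly in $\Omega\setminus L$ with $v,g$ bounded, so interior elliptic regularity gives $v\in C^1(\Omega\setminus L)$. For the rest, $L$ is such a set and $v$ this function.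

**Step 1 (competitors for the two cracktips).** The purpose is the analogue of Lemma 1, with the outer function following the sign of $v$ near $K$. Fix $s$. Let $T_s=\{s<r<s'\}$, $c\in(-\frac18,\frac18)$, $y\in(\frac18,\frac14)$, and $N_y=\{-20<x_1<0,\ |x_2|<y\}$. By the last property of $S$, $\overline N_y\cap\overline T_s\subset S$. In $T_s$ put
$$b_*=b\ \text{ on }N_y\cap\{v>c\},\qquad b_*=-b\ \text{ on }N_y\cap\{v\le c\},\qquad b_*=u\ \text{ outside }N_y .$$
Call $x$ flipped if $b_*(x)=-u(x)\ne u(x)$. Then either $u=b$ and $v\le c$, or $u=-b$ and $v>c$; in both cases $|w|\ge\frac12-\frac18=\frac38$. Put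
$$z=v\ (r\le s),\qquad z=b_*+\zeta_s(v-b_*)\ \text{ in }T_s,\qquad z=u\ (r\ge s').$$
For $i=0,1$, in $B_4(P_i)$ put
$$\Sigma=(L\cap\{r\le s'\})\cup(K\cap\{r\ge s'\})\cup\mathcal V\cup\mathcal W_1\cup\mathcal W_2,$$
where, off $L$,
$$\mathcal V=\{v=c\}\cap\overline N_y\cap\overline T_s,\qquad\mathcal W_1=\{|x_2|=y,\ -20<x_1<0,\ s\le r\le s',\ |w|\ge\tfrac38\},$$
$$\mathcal W_2=\big(\{r=s'\}\cap\overline N_y\cap\{|w|\ge\tfrac38\}\big)\setminus K .$$

The set $\Sigma$ is closed in $B_4(P_i)$. Indeed $v$ is continuous off $L$ and $w$ off $L\cup K$, so limit points of $\mathcal V$ are in $\mathcal V$ or in $L\cap\{r\le s'\}$. Limit points of $\mathcal W_1$ satisfy $|x_2|=y>0$ and $r\ge s$, hence are off $K$ and have $-20<x_1<0$, and they are in $\mathcal W_1$ or in $L\cap\{r\le s'\}$. Limit points of $\mathcal W_2$ are in $\mathcal W_2$, in $L\cap\{r\le s'\}$, or in $K\cap\{r=s'\}$.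

Next, $z\in W^{1,2}_{loc}$ off $\Sigma$. If $x\notin\Sigma$ and $r>s'$, then $z=u$ near $x$ and $x\notin K$. Let $x\notin\Sigma$ with $r\le s'$. Then $x\notin L$, so $v$ is $C^1$ near $x$. If $r<s$, then $z=v$ near $x$. The other cases are:

* If $x\in T_s\cap N_y$, then $v(x)\ne c$ because $x\notin\mathcal V$. So near $x$ the function $b_*$ is $b$ or $-b$, which is Lipschitz also across $K$.
* If $|x_2|=y$, $-20<x_1<0$ and $s\le r\le s'$, then $|w|<\frac38$ near $x$ because $x\notin\mathcal W_1$ and $x\notin L\cup K$. So points of $T_s$ near $x$ are unflipped, and $b_*=u$ there.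
* At the remaining points of $T_s$ we have $x\notin\overline N_y$ (points of $\partial N_y$ with $x_1\in\{-20,0\}$ have $r<1$), hence $x\notin K$, and $b_*=u$ near $x$.
* If $r=s$, the same three reasons show that $b_*$ near $x$, on the side $r>s$, is the restriction of a function $\tilde b$ ($b$, $-b$ or $u$) that is Lipschitz near $x$; in the first of them one uses that $\mathcal V$ contains the points of $\overline N_y\cap\{r=s\}$ off $L$ with $v=c$. So $z=v+(1-\zeta_s)(\tilde b-v)$ near $x$.
* If $r=s'$, then $x\notin K$. If $x\in\overline N_y$, then $|w|<\frac38$ near $x$ because $x\notin\mathcal W_2$; if not, $N_y$ does not come near $x$. In both cases nearby points are unflipped, and $z=u+\zeta_sw$ near $x$.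

Extended by the cracktip at $P_i$ outside $B_4(P_i)$, the pair $(z,\Sigma)$ equals that cracktip outside $\overline B_{s'}(P_i)$, and $s'<3$. By (BD) in $B_4(P_i)$, where $H^1(K\cap B_4(P_i))=4$ and $H^1(K\cap B_4(P_i)\cap\{r\ge s'\})=4-s'$,
$$\int_{B_4(P_i)}(|\nabla z|^2-|\nabla u|^2)+H^1(L\cap\overline B_{s'}(P_i))+H^1\big((\mathcal V\cup\mathcal W_1\cup\mathcal W_2)\cap B_4(P_i)\big)\ \ge\ s' .$$
Sum over $i$. As in the proof of Lemma 1, with $H^1(K)-2s'=H^1(K\cap\{r\ge s'\})$ and (6),
$$\begin{aligned}J_\beta(v,L)-J_\beta(u,K)\ \ge\ &H^1(L\cap\{r>s'\})-H^1(K\cap\{r\ge s'\})+\int_{r>s}(|\nabla v|^2-|\nabla z|^2)\\&-H^1(\mathcal V\cup\mathcal W_1\cup\mathcal W_2)+\int(\beta w^2+2\rho w).\end{aligned} \tag{16}$$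

**Step 2 (bulk estimate, flipped points included).** The purpose is to bound $|\nabla v|^2-|\nabla z|^2$ below by something that does not depend on $c,y$. The claim: if $H^1(\mathcal V)<\infty$, then a.e. on $\{r>s\}$, with $W=\eta_sw$,
$$|\nabla v|^2-|\nabla z|^2\ \ge\ 2\nabla u\cdot\nabla((1-\zeta_s)\Psi(w))+\tfrac14|\nabla W|^2-Cw^2(1+|\nabla\varphi_s|^2). \tag{17}$$
Off the null set $L\cup K\cup\mathcal V\cup\partial N_y\cup\partial T_s$, the flipped and the unflipped points form open sets. At unflipped points, including those with $r\ge s'$, we have $z=u+\zeta_sw$ and (17) follows from Lemma 2.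

At flipped points drop $s$ and let $\omega=v+u$, $\hat\omega=\eta\omega$, $\tau=\tan(\varphi/2)\le1$, so that $|\nabla\tau|=\frac12\sec^2(\varphi/2)|\nabla\varphi|\le|\nabla\varphi|$. There $v=-u+\omega$ and $z=-u+\zeta\omega$. By (12) with $f=-u$, and $(1-\zeta)\omega=\tau\hat\omega$,
$$|\nabla v|^2-|\nabla z|^2=-2\nabla u\cdot\nabla(\tau\hat\omega)+|\nabla\hat\omega|^2-|\nabla\varphi|^2\omega^2\ \ge\ \tfrac12|\nabla\hat\omega|^2-C(1+|\nabla\varphi|^2),$$
because $|\nabla u|\le M$, $|\omega|\le C$ and $2M|\nabla\hat\omega|\le\frac12|\nabla\hat\omega|^2+2M^2$. As $W=\hat\omega-2\eta u$ and $|\nabla(\eta u)|\le C(1+|\nabla\varphi|)$, we have $|\nabla\hat\omega|^2\ge\frac12|\nabla W|^2-C(1+|\nabla\varphi|^2)$. Since $|w|\ge\frac38$, $1\le\frac{64}9w^2$. Finally $|w|\ge\frac38>\frac18\ge2h$ in a neighborhood of the point, so $\Psi(w)=0$ there and the first term on the right of (17) is zero. This is where the window must return to $0$. The claim is proved.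

**Step 3 (choose $c,y$, then average over $s$).** The purpose is to show that the new interfaces cost only $O(\int w^2)$ and a small multiple of $\int p|\nabla w|^2$. By the coarea formula and Fubini, for each fixed $s$,
$$\int_{-1/8}^{1/8}H^1\big(\{v=c\}\cap S\cap\overline T_s\setminus L\big)\,dc=\int_{S\cap T_s\cap\{|v|<1/8\}}|\nabla v|,\qquad\int_{1/8}^{1/4}H^1(\mathcal W_1)\,dy\le\big|S\cap T_s\cap\{|w|\ge\tfrac38\}\big| .$$
The intervals have lengths $\frac14$ and $\frac18$, so for each $s$ there are $c,y$ with
$$H^1(\mathcal V)\le4\int_{S\cap T_s\cap\{|v|<1/8\}}|\nabla v|<\infty,\qquad H^1(\mathcal W_1)\le8\,\big|S\cap T_s\cap\{|w|\ge\tfrac38\}\big|,\qquad H^1(\mathcal W_2)\le\ell(s),$$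
where $\ell(s)=H^1\big((\{r=s'\}\cap S\cap\{|w|\ge\frac38\})\setminus(L\cup K)\big)$. Insert these bounds and (17) in (16). The resulting lower bound no longer contains $c$ or $y$, is measurable in $s$, and holds for every $s$; so it may be integrated in $d\mu(s)$ and no measurable choice of $c,y$ is needed.

We average the terms one at a time. Since $s'=1+2t$, $d\mu=2t\,dt=t\,ds'\le ds'$, and by the coarea formula for $r$, $\int\ell\,d\mu\le|\{|w|\ge\frac38\}|\le C\int w^2$. The same bound holds for the average of the $\mathcal W_1$ term. For $\mathcal V$: on $S\cap\{r>1\}\cap\{|v|<\frac18\}$ we have $|w|\ge b-|v|\ge\frac38$, and $\mu\{s:x\in T_s\}\le q\le4p$. So the average is at most the integral over this set of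
$$4q|\nabla v|\le16p(|\nabla w|+M)\le\tfrac18p|\nabla w|^2+C\le\tfrac18p|\nabla w|^2+Cw^2 .$$
Where $s'<r$, $\eta_s=1$, hence $\int|\nabla W|^2d\mu\ge p|\nabla w|^2$; the averages of the two length terms are $\int_Lp$ and $\int_Kp$; Fubini for the term with $\Psi$ is as in Section 8. With (10),
$$J_\beta(v,L)-J_\beta(u,K)\ge\int_Lp\,dH^1-\int_Kp\,dH^1+\int\Big[2\nabla u\cdot\nabla(m\Psi(w))+\tfrac18p|\nabla w|^2+2\rho w+(\beta-C)w^2\Big], \tag{18}$$
where $\frac18=\frac14-\frac18$.

**Step 4 (integrate by parts outside $K$).** The purpose is to replace the first-order bulk term by a jump term on $J_v\setminus K$. Let $Y=m\Psi(w)$ on $\Omega\setminus K$; it vanishes for $r\le1$. Use (4) in $U=B_{17}(-10,0)\setminus K$. There $|Y|\le h$, and $\nabla Y=\Psi(w)\nabla m+m\Psi'(w)\nabla w$ is square integrable off $L$. Take $X_\varepsilon=\kappa_\varepsilon\lambda(r)\nabla u$ with $\lambda$ as in Section 8, $\kappa_\varepsilon=\min\{1,(|x_2|/\varepsilon-1)_+\}$ for $-20<x_1<0$, $\kappa_\varepsilon=1$ otherwise, $\varepsilon<\frac18$. The discontinuities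 of $\kappa_\varepsilon$ lie within distance $2\varepsilon<\frac14$ of the tips, where $\lambda=0$. The support of $X_\varepsilon$ is in $\overline B_{16}(-10,0)$ and away from $K$. So $X_\varepsilon$ is Lipschitz with compact support in $U$, and on $\{r>1\}$ its divergence is $\kappa_\varepsilon\rho+\partial_2\kappa_\varepsilon\,\partial_2u$. The last term lives where $|x_2|\le2\varepsilon<\frac14$, $-20<x_1<0$, hence in $S$; it is bounded by $\varepsilon^{-1}C_2\cdot2\varepsilon=2C_2$ on a set of area $O(\varepsilon)$. The other volume terms are dominated as in Section 8. The jump term is dominated by $2hM1_L$, with $H^1(L)<\infty$, and $\kappa_\varepsilon\to1$ pointwise on $\{r>1\}\setminus K$. Letting $\varepsilon\to0$, and since $m=1$ on ${\rm supp}\,\rho$,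
$$2\int\nabla u\cdot\nabla Y=-2\int\rho\Psi(w)-2\int_{J_v\setminus K}m\,[\Psi(w)]\,\partial_\nu u\,dH^1 .$$
We justify the form of the last term. By (AFP), $v\in SBV\cap L^\infty$ on $B_{17}(-10,0)$, so $J_v\subset L$ up to a null set, and $H^1$-a.e. point is either a point of approximate continuity of $v$ or in $J_v$. Since $u,m$ are continuous off $K$, $Y$ is approximately continuous at points of the first kind off $K$. At points of $J_v\setminus K$ its one-sided traces are $m\Psi(v^\pm-u)$, and we write $[\Psi(w)]=\Psi(v^+-u)-\Psi(v^--u)$. With $2\rho(w-\Psi(w))\ge-Cw^2$, (18) becomes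
$$J_\beta(v,L)-J_\beta(u,K)\ge\int_Lp-\int_Kp-2\int_{J_v\setminus K}m\,|[\Psi(w)]|\,|\partial_\nu u|+\int\Big[\tfrac18p|\nabla w|^2+(\beta-C)w^2\Big]. \tag{19}$$

**Step 5 (bound the length of $K$ by jumps of $v$).** The purpose is to estimate $\int_Kp$ by an integral over $J_v$, with a reserve. For $x\in S$ let $A(x,\cdot)$ be odd,
$$A(x,t)=\tfrac12-C_0\min(|t-b(x)|,h)^2\quad(t\ge\tfrac14),$$
and linear on $[-\frac14,\frac14]$. As $b-h\ge\frac12-\frac1{16}>\frac14$ on $S$, $A(x,\frac14)=\frac12-C_0h^2$; so $A$ is well defined and Lipschitz on $S\times\mathbb R$, with constant at most $C$. With $e(x,t)=\min\{{\rm dist}(t,\{b,-b\}),h\}$,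
$$|A(x,t)|\le\tfrac12-C_0\,e(x,t)^2 . \tag{20}$$
For $|t|\ge\frac14$ this is an equality, since the nearer of $\pm b$ is the one with the sign of $t$ and $C_0h^2\le\frac1{16}$. For $|t|\le\frac14$ the distance to $\pm b$ is at least $\frac14\ge h$, so $e=h$, and $|A|\le\frac12-C_0h^2$.

Let $a=A(x,v)$ on $S\setminus L$. It is bounded, locally Lipschitz off $L$, with $|\nabla a|\le C(1+|\nabla v|)$ a.e., so it is in $W^{1,2}(S\setminus L)$. Let $\Phi=p\chi$ with $\chi=(1-C_1x_2^2)_+$ on $S$, and $\Phi=0$ elsewhere. Since $p=0$ for $r\le1$ and $\chi=0$ for $|x_2|\ge\frac18$ (as $C_1\ge64$), $\Phi$ is Lipschitz with compact support in $S$, and $\Phi=p$ on $K$.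

For $x_2\neq0$ we have $|a-\frac12{\rm sgn}\,x_2|\le Cw^2$. If $|w|\le h$ and $x_2>0$, then $u=b$, $v\ge b-h\ge\frac14$ and $a=\frac12-C_0w^2$; the case $x_2<0$ is symmetric. If $|w|>h$, the left side is at most $1\le w^2/h^2$.

Apply (4) in $S$ to $a$, with the field $\Phi e_2$. The traces of $a$ are $a^\pm=A(x,v^\pm)$, and $J_a\subset J_v$ up to a null set because $A$ is continuous. Since $\partial_2\Phi$ is bounded,
$$\int\Phi\,\partial_2a\,dx+\int_{J_v}\Phi\,[a]\,\nu_2\,dH^1=-\int a\,\partial_2\Phi\ \ge\ -\int\tfrac12{\rm sgn}(x_2)\,\partial_2\Phi-C\int w^2=\int_Kp\,dH^1-C\int w^2 .$$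
The last equality is the fundamental theorem of calculus on vertical lines: for fixed $x_1$, $\int_0^\infty\partial_2\Phi\,dx_2=-\Phi(x_1,0)$ and $\int_{-\infty}^0\partial_2\Phi\,dx_2=\Phi(x_1,0)$.

For the bulk term on the left: where $|w|<h$, $a=\pm(\frac12-C_0w^2)$ and $|\partial_2a|\le2C_0|w||\nabla w|\le\frac1{16}|\nabla w|^2+Cw^2$. Where $|w|\ge h$ and $r>1$, $|\partial_2a|\le C(|\nabla w|+1)\le\frac1{16}|\nabla w|^2+C\le\frac1{16}|\nabla w|^2+Cw^2$. As $0\le\Phi\le p\le1$,
$$\int_Kp\,dH^1\ \le\ \int_{J_v}p\,\chi\,|[a]|\,|\nu_2|\,dH^1+\tfrac1{16}\int p|\nabla w|^2+C\int w^2, \tag{21}$$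
where $\chi:=0$ outside $S$.

**Step 6 (a pointwise inequality on the jump set).** The purpose is to show that $\int_Lp$ pays for both jump integrals. Insert (21) in (19). The gradient terms leave $(\frac18-\frac1{16})\int p|\nabla w|^2\ge0$. Since $J_v\subset L$ up to a null set and $2m\le8p$, it suffices to check on $J_v\cap\{r>1\}$ (with the second term omitted on $K$) that
$$\chi\,|[a]|\,|\nu_2|+8\,|[\Psi(w)]|\,|\partial_\nu u|\ \le\ 1 . \tag{22}$$

On $K$: $\chi\le1$, $|\nu_2|\le1$ and $|[a]|\le1$, because $|A|\le\frac12$.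

Off $K$, where $\chi=0$ (in particular outside $S$): the left side is at most $8\cdot2h\cdot M=16hM\le\frac12$.

Elsewhere we are in $S\setminus K$ with $\chi=1-C_1x_2^2>0$. Let $e_\pm=e(x,v^\pm)$ and $E^2=e_+^2+e_-^2$. By (20), $|[a]|\le1-C_0E^2$, and $C_0E^2\le2C_0h^2\le1$. Let $w^\pm=v^\pm-u$. If $\Psi(w^\pm)\ne0$, then $|w^\pm|<2h\le\frac18$; as $u=\pm b$ with $b\ge\frac12$, the other value $-u$ is at distance at least $1-\frac18$ from $v^\pm$, so ${\rm dist}(v^\pm,\{b,-b\})=|w^\pm|$ and $|\Psi(w^\pm)|\le\min(|w^\pm|,h)=e_\pm$. Hence $|[\Psi(w)]|\le X:=e_++e_-$, with $X^2\le2E^2$. Also $|\partial_\nu u|\le M|\nu_1|+C_2|x_2|$. By the arithmetic–geometric inequality,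
$$8XM|\nu_1|\le\tfrac16\nu_1^2+96M^2X^2\le\tfrac16\nu_1^2+192M^2E^2,\qquad8XC_2|x_2|\le X^2+16C_2^2x_2^2\le2E^2+16C_2^2x_2^2 .$$
On the other side, $|\nu_2|=\sqrt{1-\nu_1^2}\le1-\frac12\nu_1^2$, and for $\alpha_j\in[0,1]$ we have $\prod_{j=1}^3(1-\alpha_j)\le1-\max_j\alpha_j\le1-\frac13\sum_j\alpha_j$. So
$$\chi\,|[a]|\,|\nu_2|\le(1-C_1x_2^2)(1-C_0E^2)(1-\tfrac12\nu_1^2)\le1-\tfrac13C_1x_2^2-\tfrac13C_0E^2-\tfrac16\nu_1^2 .$$
Add the three bounds: $\frac13C_0=192M^2+2$ covers $E^2$, $\frac13C_1\ge16C_2^2$ covers $x_2^2$, and the $\nu_1^2$ terms cancel. This proves (22).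

**Step 7 (conclusion).** The purpose is to pass to all competitors and to rescale. We have shown $J_\beta(v,L)-J_\beta(u,K)\ge(\beta-C)\int w^2$ for the optimal $v$ on each $L$ with $H^1(L)<\infty$, with $C$ independent of $\beta\ge1$ and of $\Omega\supset\overline B_{17}(-10,0)$. Any other function on $L$ has at least the energy of the optimal one, so for $\beta>C$ the pair $(u,K)$ is a minimizer. If another pair has the same energy, its function must be the unique optimal one for its set, and then it equals $u$ a.e.

On $K$ away from the tips the two sides of $u$ carry the different values $\pm b$, with $b\ge\frac12$ in $S$, or $\pm\sqrt{2/\pi}\sqrt r\ne0$ near a tip. So by Lemma 3, $(u,K)$ is reduced and is the only reduced minimizer of $J_\beta$.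

Fix $\beta_1>\max(C,1)$, take $\beta=\beta_1$, and put $\lambda=\sqrt{\beta_1}$, $R_0=17\sqrt{\beta_1}$. If $\Omega$ contains a closed disc $D$ of radius $R_0$, a translation and the dilation by $1/\lambda$ bring $D$ to $\overline B_{17}(-10,0)$, and the above applies to the image of $\Omega$. By (2) the pair rescaled by $\lambda$ is the only reduced minimizer of $J$, with all constants $1$, for the rescaled datum. That datum is bounded and supported in $D$, because $u$ and $\rho$ are supported in $\overline B_{16}(-10,0)$. The crack is a closed segment in the interior of $D$, and within distance $4\lambda$ of each endpoint the pair coincides with a cracktip pair (1), since cracktips are invariant under this scaling. $\blacksquare$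

Apart from the standard $SBV$ facts in (AFP) and textbook analysis, the only ingredient not proved in these notes is the Bonnet–David theorem (BD).
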